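\title{Monotonicity of the period function for quadratic centers of Lotka--Volterra type}

\begin{abstract}
We consider the planar quadratic systems $\dot z=-iz-Az^2-C\bar z^2$, which form the Lotka--Volterra component of the variety of quadratic centers. We prove that the center at the origin is isochronous if $C=0$, and that for $C\neq0$ the period function is strictly increasing on the whole period annulus. Such a system has three invariant lines, real or complex and possibly degenerate. The Laplace transform of the period with respect to the energy is expressed through Gamma functions, and Binet's formula turns it into a representation of the period with positive kernels. When two of the lines are complex, one further monotonicity lemma is needed.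
\end{abstract}

\section{The question and the results}\label{sec:intro}

An equilibrium of a planar vector field $X$ is a \emph{center} if a punctured neighborhood of it is filled with periodic orbits. For a center at the origin, the \emph{period annulus} $\mathcal P$ is the largest connected open set that is filled with nonconstant periodic orbits and contains a punctured neighborhood of $0$. Fix a \emph{transversal section}: a smooth arc in $\mathcal P$, parametrized by $\ell>0$, that tends to $0$ as $\ell\to0$, is nowhere tangent to $X$, and meets every orbit of $\mathcal P$. The \emph{period function} assigns to $\ell$ the minimal period $T$ of the orbit through the point with parameter $\ell$. It is \emph{monotone} if it is strictly increasing or strictly decreasing in $\ell$; this does not depend on the section. The center is \emph{isochronous} if $T$ is constant. For the linear center $\dot z=-iz$ all periods equal $2\pi$, so for a nonlinear center with this linear part $T-2\pi$ measures how much the nonlinear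 terms slow the rotation down or speed it up, and monotonicity says that the effect accumulates in one direction from the center out to the edge of the annulus.

We write real quadratic systems in the complex coordinate $z=x+iy$ as
\begin{equation}\label{eq:general}
\dot z=-iz-Az^2-Bz\bar z-C\bar z^2,\qquad A,B,C\in\mathbb C .
\end{equation}
In this notation, {\fontencoding{T1}\selectfont \.Zo{\l}\k{a}dek}'s classification of quadratic centers has the components
\begin{align*}
Q_3^{LV}&:\ B=0 &&\text{(Lotka--Volterra)},\\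
Q_3^{H}&:\ 2A+\bar B=0 &&\text{(Hamiltonian)},\\
Q_3^{R}&:\ \operatorname{Im}(AB)=\operatorname{Im}(\bar B^3C)=\operatorname{Im}(A^3C)=0 &&\text{(reversible)},\\
Q_4&:\ A-2\bar B=|C|-|B|=0 &&\text{(codimension four)}.
\end{align*}
Let $(A,B,C)\neq(0,0,0)$. The period function is known to be monotone on $Q_3^H$, on $Q_4$, and for the classical predator--prey systems, which are a particular case inside $Q_3^{LV}$ (see Section~\ref{sec:method}). On $Q_3^R\cap Q_3^{LV}$ it is known to be monotone unless the system has a pair of isochronous centers. On the whole of $Q_3^{LV}$ monotonicity has been stated as an open problem. Since isochronous centers do occur in $Q_3^{LV}$, we formulate the question so as to exclude them.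

\medskip
\noindent\textbf{Question.} \emph{Let $B=0$ and $(A,C)\neq(0,0)$, and suppose that the center of \eqref{eq:general} at the origin is not isochronous. Is its period function monotone?}
\medskip

From now on $X$ is the vector field of
\begin{equation}\label{eq:LV}
\dot z=-iz-Az^2-C\bar z^2 .
\end{equation}
Two short computations suggest the answer.

\emph{The case $C=0$.} Here $\dot z=-iz(1-iAz)$, and $\zeta=z/(1-iAz)$ satisfies $\dot\zeta=\dot z/(1-iAz)^2=-i\zeta$. The M\"obius map $z\mapsto\zeta$ is injective and is defined everywhere except, if $A\neq0$, at the equilibrium $z=-i/A$. So every nonconstant periodic orbit is carried to a circle traversed with angular speed $1$ and has period $2\pi$: the center is isochronous. (For $A\ne0$ the circles $|\zeta|<1/|A|$ come from orbits around $0$ and the circles $|\zeta|>1/|A|$ from orbits around $-i/A$; this is a pair of isochronous centers.)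

\emph{Small orbits.} The substitution $\zeta=z+iAz^2-\frac i3C\bar z^2$ removes the quadratic terms of \eqref{eq:LV} and gives
\[
\dot\zeta=-i\zeta+\tfrac{2i}3|C|^2\zeta^2\bar\zeta-2iA^2\zeta^3-2iAC\,\zeta\bar\zeta^2+\tfrac{2i}3\bar AC\,\bar\zeta^3+O(|\zeta|^4).
\]
With $\zeta=\rho e^{i\phi}$ we get $\dot\rho=O(\rho^3)$ and $\dot\phi=-1+\rho^2\bigl(\frac23|C|^2+m(\phi)\bigr)+O(\rho^3)$, where $m$ comes from the last three cubic terms and has mean zero. Integrating $d\phi/|\dot\phi|$ over one turn yields
\begin{equation}\label{eq:local}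
T=2\pi\bigl(1+\tfrac23|C|^2\rho^2+O(\rho^3)\bigr).
\end{equation}
The coefficient does not depend on $A$ and is positive as soon as $C\neq0$. So one guesses that $T$ increases whenever $C\ne0$. The difficulty is global: an expansion at the origin says nothing about orbits near the edge of $\mathcal P$.

\begin{theorem}\label{thm:main}
If $C\neq0$, the period function of the center of \eqref{eq:LV} at the origin is strictly increasing on the whole period annulus. If $C=0$, the center is isochronous. In particular the answer to the Question is yes.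
\end{theorem}

The proof gives more. Let $C\neq0$ and let $t_1,t_2,t_3$ be the roots of
\begin{equation}\label{eq:P}
P(t)=\bar Ct^3+At^2+\bar At+C .
\end{equation}
They are nonzero. Since $\overline{P(1/\bar t)}=t^{-3}P(t)$, the multiset of roots is invariant under $t\mapsto1/\bar t$, whose fixed points form the unit circle. Roots off the circle therefore come in pairs $\{t,1/\bar t\}$, and there are two cases:
\begin{itemize}
\item[(R)] $|t_1|=|t_2|=|t_3|=1$;
\item[(I)] after labeling, $|t_1|=1$, $t_2=\tau$, $t_3=1/\bar\tau$ with $0<|\tau|<1$.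
\end{itemize}
With indices $1,2,3$ taken modulo $3$, put
\begin{equation}\label{eq:L}
\alpha_j=i\bar C(t_{j+1}+t_{j+2}),\qquad L_j=1+\alpha_j(z+t_j\bar z),\qquad \Pi=L_1L_2L_3 .
\end{equation}
We show in Section~\ref{sec:lines} that the lines $L_j=0$ are invariant, that in case (R) all $L_j$ are real and positive on $\mathcal P$, and that in this case the equations $\dot x=\Pi\,\partial_yE$, $\dot y=-\Pi\,\partial_xE$, $E(0)=0$ define a first integral $E=\frac12|z|^2+O(|z|^3)$, the \emph{normalized energy}. In case (R) put also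
\begin{equation}\label{eq:r}
\begin{aligned}
r_j&=2|C|^2\,|t_{j+1}+t_{j+2}|\,|t_j-t_{j+1}|\,|t_j-t_{j+2}|\qquad(j=1,2,3),\\
r_4&=2|C|^2\,|t_1+t_2|\,|t_2+t_3|\,|t_3+t_1|,\qquad r_{\min}=\min_{1\le j\le4}r_j .
\end{aligned}
\end{equation}
Finally let
\begin{equation}\label{eq:p}
p(x)=\tfrac12\coth\tfrac x2-\tfrac1x\quad(x>0),\qquad p(0)=0,
\end{equation}
and let $D^{*n}$ denote the $n$-fold convolution power for $(f*g)(h)=\int_0^hf(\eta)g(h-\eta)\,d\eta$.

\begin{theorem}\label{thm:strong}
Let $C\neq0$. On $\mathcal P$ there is a first integral $E>0$, with $E\to0$ at the origin and $dE\neq0$, such that the period is a function $T(h)$ of the value $h$ of $E$ and $dT/dh>0$ everywhere. Moreover: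
\begin{itemize}
\item[(R)] In case \emph{(R)}, with $E$ the normalized energy,
\[
T(h)=2\pi\Bigl(1+\int_0^hk\Bigr),\qquad k=\sum_{n\ge1}\frac{D^{*n}}{n!},\qquad D(h)=\frac1h\Bigl[\sum_{j=1}^4p(r_jh)-2p(r_{\min}h)\Bigr],
\]
and $D(h)>0$ for $h>0$. If the $t_j$ are distinct and $t_i+t_j\neq0$ for $i\neq j$, then $T$ increases from $2\pi$ to $+\infty$.
\item[(I)] In case \emph{(I)}, $T$ increases from $2\pi$ to the finite limit $2\pi\,\dfrac{1+|\tau|^2}{1-|\tau|^2}$.
\end{itemize}
\end{theorem}

The method has three steps: the Laplace transform of $T(h)$ is an integral over the phase plane; for our systems this integral is of Euler type; and Binet's formula writes the resulting Gamma functions as exponentials of Laplace transforms, whose sign can be read off. Section~\ref{sec:method} carries this out on the predator--prey system and isolates the three tools. Section~\ref{sec:lines} constructs the invariant lines. Section~\ref{sec:generic} treats three real lines in general position and Section~\ref{sec:degenerate} obtains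 the degenerate real configurations as limits. In case (I), treated in Section~\ref{sec:complex}, only one of two factors yields to Binet's formula; the other leads to a one-parameter model system, whose period is studied directly in Section~\ref{sec:model}. None of the known monotonicity results quoted above is used.

\section{The method, on the predator--prey system}\label{sec:method}

Consider $\dot N_1=N_1(a_1-b_1N_2)$, $\dot N_2=N_2(-a_2+b_2N_1)$ with $a_1,a_2,b_1,b_2>0$, at its center $(a_2/b_2,a_1/b_1)$. With $N_1=(a_2/b_2)e^u$ and $N_2=(a_1/b_1)e^v$ it becomes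
\begin{equation}\label{eq:pp}
\dot u=a_1(1-e^v)=-H_v,\qquad \dot v=a_2(e^u-1)=H_u,\qquad H=a_2(e^u-1-u)+a_1(e^v-1-v).
\end{equation}
This system belongs to our class. Put $e^u=1+\sqrt{a_1}\,y$, $e^v=1+\sqrt{a_2}\,x$ and multiply time by $\sqrt{a_1a_2}$; then $\dot x=y(1+\sqrt{a_2}\,x)$, $\dot y=-x(1+\sqrt{a_1}\,y)$, and since $xy=(z^2-\bar z^2)/4i$ this is \eqref{eq:LV} with
\begin{equation}\label{eq:ppAC}
A=-C=\tfrac14\bigl(\sqrt{a_1}+i\sqrt{a_2}\bigr).
\end{equation}

\subsection*{Step 1: from periods to an integral over the plane}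
The period at energy $h$ is an integral along the curve $H=h$, which is known only implicitly. Averaging over all energies with the weight $e^{-sh}$ removes the curve. For $f\ge0$ on $(0,\infty)$ and $s>0$ write $\hat f(s)=\int_0^\infty e^{-sh}f(h)\,dh$.

Let $\omega=f\,d\xi_1\wedge d\xi_2$ with $f>0$ smooth be an area form on an open set of the $(\xi_1,\xi_2)$-plane. We say that $X$ is \emph{Hamiltonian for $H$ with respect to $\omega$} if $\iota_X\omega=\pm dH$, that is, $f\dot\xi_1=\pm H_{\xi_2}$ and $f\dot\xi_2=\mp H_{\xi_1}$. The condition does not depend on the coordinates. We write $|\omega|$ for the measure defined by $\omega$.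

\begin{lemma}\label{lem:convex}
Let $\Omega\subset\mathbb R^2$ be open and convex, and let $H\colon\Omega\to[0,\infty)$ be smooth, strictly convex and proper, with minimum $0$ at a point $m$. Let $X$ be Hamiltonian for $H$ with respect to an area form $\omega$. Then each level $\{H=h\}$, $0<h<\infty$, is one periodic orbit around $m$, its period $T(h)$ is continuous in $h$, and $\hat T(s)=\int_\Omega e^{-sH}|\omega|$ for $s>0$.
\end{lemma}

\begin{proof}
Take polar coordinates $(\rho,\phi)$ centered at $m$. On each ray $H$ is strictly convex with derivative $0$ at $\rho=0$, so $H_\rho>0$ for $\rho>0$; and $H\to\infty$ at the end of the ray, by properness. Hence the level $h$ is a closed curve $\rho=\rho(h,\phi)$, smooth in $(h,\phi)$ by the implicit function theorem. Writing $\omega=f\rho\,d\rho\wedge d\phi$, we have $|\dot\phi|=H_\rho/(f\rho)>0$, so the level is one periodic orbit and $T(h)=\int_0^{2\pi}(f\rho/H_\rho)\big|_{\rho=\rho(h,\phi)}\,d\phi$, which is continuous in $h$. In $\int_\Omega e^{-sH}f\rho\,d\rho\,d\phi$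 substitute $h=H$ on each ray and exchange the integrals by Tonelli's theorem.
\end{proof}

Convexity is needed only in some chart, and we shall choose the chart freely. For \eqref{eq:pp} the lemma applies on $\mathbb R^2$ with $\omega=du\wedge dv$, and the integral splits into two factors. The substitution $\eta=as\,e^u$ gives $\int_{\mathbb R}e^{-as(e^u-1-u)}\,du=(e/as)^{as}\,\Gamma(as)$, so
\begin{equation}\label{eq:ppGamma}
\hat T(s)=\Bigl(\frac e{a_1s}\Bigr)^{a_1s}\Gamma(a_1s)\cdot\Bigl(\frac e{a_2s}\Bigr)^{a_2s}\Gamma(a_2s).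
\end{equation}

\subsection*{Step 2: Binet's formula}
Replacing each $\Gamma(x)$ by Stirling's approximation $\sqrt{2\pi/x}\,(x/e)^x$ turns \eqref{eq:ppGamma} into $2\pi/(s\sqrt{a_1a_2})$, the transform of the constant period of the linearized system. All information on the variation of $T$ is thus in the error of Stirling's formula, for which there is an exact expression. Binet's first formula states that for $x>0$
\begin{equation}\label{eq:binet}
\Gamma(x)=\sqrt{\frac{2\pi}x}\,\Bigl(\frac xe\Bigr)^xe^{\mu(x)},\qquad \mu(x)=\int_0^\infty\Bigl(\frac12-\frac1h+\frac1{e^h-1}\Bigr)e^{-hx}\,\frac{dh}h .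
\end{equation}
The bracket is the function $p(h)$ of \eqref{eq:p}. Rescaling $h$, we see that $\mu(as)$ is a Laplace transform in $s$:
\begin{equation}\label{eq:mu}
\mu(as)=\int_0^\infty\frac{p(h/a)}h\,e^{-sh}\,dh\qquad(a,s>0).
\end{equation}
For later use we record a consequence of \eqref{eq:binet}. If $x_1,\dots,x_n>0$ and $x_0=x_1+\dots+x_n$, the powers of $s/e$ cancel and
\begin{equation}\label{eq:package}
\frac{x_0^{x_0s}}{\prod_{j\ge1}x_j^{x_js}}\cdot\frac{\prod_{j\ge1}\Gamma(x_js)}{\Gamma(x_0s)}=\Bigl(\frac{2\pi}s\Bigr)^{\frac{n-1}2}\sqrt{\frac{x_0}{x_1\cdots x_n}}\ \exp\Bigl(\sum_{j\ge1}\mu(x_js)-\mu(x_0s)\Bigr).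
\end{equation}

\begin{lemma}\label{lem:p}
\begin{itemize}
\item[(i)] $p$ is strictly increasing on $[0,\infty)$, positive on $(0,\infty)$, with limit $\frac12$. The function $q(x)=p(x)/x$ extends continuously to $[0,\infty)$ with $q(0)=\frac1{12}$ and is bounded.
\item[(ii)] For fixed $h>0$ the function $a\mapsto p(h/a)$ is strictly convex on $(0,\infty)$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) The expansion $\coth y=\frac1y+\frac y3+O(y^3)$ gives $p(x)=\frac x{12}+O(x^3)$, and $p'(x)=x^{-2}-\bigl(2\sinh\frac x2\bigr)^{-2}>0$ because $\sinh y>y$. The limit is read off from \eqref{eq:p}; so $q\to0$ at infinity and $q$ is bounded.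
(ii) With $x=h/a$, the derivative in $a$ is $-\frac1hx^2p'(x)=-\frac1h\bigl[1-\bigl(\frac{x/2}{\sinh(x/2)}\bigr)^2\bigr]$. Since $y/\sinh y$ decreases strictly, this decreases strictly in $x$ and so increases strictly in $a$.
\end{proof}

For the predator--prey system, \eqref{eq:ppGamma}--\eqref{eq:mu} give
\begin{equation}\label{eq:ppD}
\hat T(s)=\frac{2\pi}{s\sqrt{a_1a_2}}\,e^{\hat D(s)},\qquad D(h)=\frac1h\bigl[p(h/a_1)+p(h/a_2)\bigr]>0 .
\end{equation}

\subsection*{Step 3: inverting the exponential}
Products of Laplace transforms are transforms of convolutions, so the exponential series can be inverted term by term, and positivity of $D$ survives. We use the uniqueness theorem in the form: two continuous functions $f_1,f_2\ge0$ on $(0,\infty)$ with $\hat f_1(s)=\hat f_2(s)<\infty$ for all $s>0$ coincide.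

\begin{lemma}\label{lem:exp}
Let $D$ be continuous on $[0,\infty)$ with $0\le D\le M$, and let $k=\sum_{n\ge1}D^{*n}/n!$.
\begin{itemize}
\item[(i)] The series converges locally uniformly, $k$ is continuous on $[0,\infty)$, $k\ge D$, and $1+\hat k(s)=e^{\hat D(s)}<\infty$ for $s>0$.
\item[(ii)] If $F\ge0$ is continuous on $(0,\infty)$, $g\ge0$ is continuous on $[0,\infty)$ and $\hat F=e^{\hat D}\hat g<\infty$ on $(0,\infty)$, then $F=g+k*g$.
\item[(iii)] If $D_m\to D$ locally uniformly, with $D_m$ continuous and $0\le D_m\le M$, then the corresponding $k_m$ converge to $k$ locally uniformly.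
\end{itemize}
\end{lemma}

\begin{proof}
By induction $0\le D^{*n}(h)\le M^nh^{n-1}/(n-1)!$, which gives the locally uniform convergence; $k\ge D$ since all terms are nonnegative. By Tonelli's theorem $\widehat{D^{*n}}=\hat D^n$ and $\hat k=\sum_{n\ge1}\hat D^n/n!$, with $\hat D(s)\le M/s$. This is (i). The continuous function $g+k*g$ has transform $(1+\hat k)\hat g=\hat F$, and (ii) follows from uniqueness. In (iii), $D_m^{*n}\to D^{*n}$ locally uniformly for each $n$, by induction from $D_m^{*(n+1)}-D^{*(n+1)}=(D_m^{*n}-D^{*n})*D_m+D^{*n}*(D_m-D)$, and the tails of all the series have the common majorant above.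
\end{proof}

The function $D$ in \eqref{eq:ppD} equals $a_1^{-1}q(h/a_1)+a_2^{-1}q(h/a_2)$, so it is continuous and bounded on $[0,\infty)$. Part (ii) with the constant $g=2\pi/\sqrt{a_1a_2}$ gives
\[
T(h)=\frac{2\pi}{\sqrt{a_1a_2}}\Bigl(1+\int_0^hk\Bigr),\qquad T'(h)\ge\frac{2\pi}{\sqrt{a_1a_2}}\,D(h)>0 .
\]
This is the whole method. In general a Gamma function also appears in the denominator, so $D$ contains a negative term, and the point will be to show that $D\ge0$ all the same.

\section{Three invariant lines}\label{sec:lines}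

Let $C\neq0$ and $w=\bar z$, so that $\dot w=iw-\bar Aw^2-\bar Cz^2$. In the example the logarithms in $H$ came from the invariant lines $N_1=0$ and $N_2=0$. So we look for $L=1+\alpha(z+tw)$ and a linear form $K$, the \emph{cofactor}, with $XL=LK$, where $XL$ is the derivative of $L$ along $X$. We have
\[
XL=\alpha\bigl[-i(z-tw)-(A+t\bar C)z^2-(C+t\bar A)w^2\bigr].
\]
The linear terms force $K=-i\alpha(z-tw)$; then the quadratic part of $LK$ is $-i\alpha^2(z^2-t^2w^2)$, and $XL=LK$ holds if
\begin{equation}\label{eq:ansatz}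
A+t\bar C=i\alpha,\qquad C+t\bar A=-it^2\alpha .
\end{equation}
Eliminating $\alpha$ gives $P(t)=0$. This is where $B=0$ enters: for the general system \eqref{eq:general}, $XL$ has the additional term $-\alpha(B+t\bar B)zw$, which has no counterpart in $LK$, so that for $B\neq0$ at most one value of $t$ is admissible.

The elementary symmetric functions of the roots of $P$ are
\begin{equation}\label{eq:vieta}
e_1=-A/\bar C,\qquad e_2=\bar A/\bar C,\qquad e_3=-C/\bar C .
\end{equation}

\begin{lemma}\label{lem:lines}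
Let $\alpha_j,L_j$ be as in \eqref{eq:L} and $K_j=-i\alpha_j(z-t_jw)$.
\begin{itemize}
\item[(i)] $XL_j=L_jK_j$ for $j=1,2,3$.
\item[(ii)] $K_1+K_2+K_3=\operatorname{div}X$.
\item[(iii)] $L_1$ is real on $\mathbb R^2$. In case \emph{(R)} so are $L_2,L_3$; in case \emph{(I)}, $L_3=\overline{L_2}$.
\item[(iv)] Every real $L_j$ is positive on $\mathcal P$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) By \eqref{eq:vieta}, $A+t_j\bar C=-\bar C(t_{j+1}+t_{j+2})=i\alpha_j$, and $P(t_j)=0$ gives $C+t_j\bar A=-t_j^2(A+t_j\bar C)=-it_j^2\alpha_j$. So \eqref{eq:ansatz} holds.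

(ii) We have $\operatorname{div}X=\partial_z\dot z+\partial_w\dot w=-2(Az+\bar Aw)$, while $\sum\alpha_j=2i\bar Ce_1=-2iA$ and $\sum\alpha_jt_j=2i\bar Ce_2=2i\bar A$.

(iii) In both cases $\bar t_1=1/t_1$ and $\{\bar t_2,\bar t_3\}=\{1/t_2,1/t_3\}$. Since $-C/e_3=\bar C$,
\[
\bar\alpha_1=-iC\,\frac{t_2+t_3}{t_2t_3}=-iC\,\frac{t_1(t_2+t_3)}{e_3}=t_1\alpha_1 ,
\]
so $\overline{L_1}=1+\bar\alpha_1w+\bar\alpha_1\bar t_1z=L_1$. In case (R) the three roots play the same role. In case (I), $\bar t_2=1/t_3$ and $\bar t_3=1/t_2$, so $\bar\alpha_2\bar t_2=-iC\,t_3^{-1}(t_2^{-1}+t_1^{-1})=-iC(t_1+t_2)/e_3=\alpha_3$. Hence $\bar\alpha_2=\alpha_3t_3$ and $\overline{L_2}=1+\bar\alpha_2w+\bar\alpha_2\bar t_2z=L_3$.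

(iv) If $L_j\equiv1$ there is nothing to prove. Otherwise, along a solution $L_j$ satisfies the linear equation $\dot L_j=K_jL_j$, so an orbit that meets the line $L_j=0$ lies in it. A nonconstant periodic orbit is a Jordan curve and does not lie in a line. So $L_j\neq0$ on the connected set $\mathcal P$, and $L_j>0$ near $0$.
\end{proof}

\subsection*{The normalized energy}
In case (R) let $G=\{L_1>0,L_2>0,L_3>0\}$, a convex open set with $\mathcal P\cup\{0\}\subset G$. By (i) and (ii), $\operatorname{div}(X/\Pi)=(\operatorname{div}X-\sum K_j)/\Pi=0$ on $G$, so the form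
\begin{equation}\label{eq:dE}
\iota_X\frac{dx\wedge dy}\Pi=\frac{\dot x\,dy-\dot y\,dx}\Pi
\end{equation}
is closed, and equals $dE$ for a unique $E$ on $G$ with $E(0)=0$. This is the normalized energy. It does not depend on the labeling of the roots; $dE$ vanishes only at equilibria; and $E=\frac12|z|^2+O(|z|^3)$ because $\dot x=y+\cdots$, $\dot y=-x+\cdots$.

\subsection*{General position}
To compute a first integral we look for exponents $\lambda_j$ with $\sum\lambda_jK_j=0$; then $\sum\lambda_j\log L_j$ is constant along orbits. This needs three honest, different lines. If $t_i=t_j$ then $L_i=L_j$, and if $t_{j+1}+t_{j+2}=0$ then $L_j\equiv1$: the line has moved to infinity. Call $X$ \emph{generic} if the $t_j$ are distinct and $t_i+t_j\neq0$ for $i\neq j$. Case (I) is always generic, because the moduli $1,|\tau|,1/|\tau|$ are distinct. For generic $X$ put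
\begin{equation}\label{eq:lambda}
\lambda_j=-i\,\frac{t_{j+1}-t_{j+2}}{t_{j+1}+t_{j+2}}\neq0\quad(j=1,2,3),\qquad \Lambda=\lambda_1+\lambda_2+\lambda_3 .
\end{equation}

\begin{lemma}\label{lem:generic}
Let $X$ be generic. Then $\lambda_j\alpha_j=\bar C(t_{j+1}-t_{j+2})$ and
\begin{gather}
\lambda_1L_1+\lambda_2L_2+\lambda_3L_3=\Lambda,\label{eq:linear}\\
K_j=\lambda_j^{-1}(L_{j+1}-L_{j+2}),\label{eq:K}\\
\Lambda=\lambda_1\lambda_2\lambda_3,\label{eq:tan}\\
1-(\lambda_1\lambda_2+\lambda_2\lambda_3+\lambda_3\lambda_1)=\frac{8\,t_1t_2t_3}{(t_1+t_2)(t_2+t_3)(t_3+t_1)},\label{eq:sigma2}\\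
dL_2\wedge dL_3=\alpha_2\alpha_3(t_3-t_2)\,dz\wedge dw\neq0 .\label{eq:indep}
\end{gather}
\end{lemma}

\begin{proof}
The first formula is the product of \eqref{eq:L} and \eqref{eq:lambda}. It gives $\sum\lambda_j\alpha_j=\sum\lambda_j\alpha_jt_j=0$, hence \eqref{eq:linear}. Next, $\alpha_2-\alpha_3=-i\bar C(t_2-t_3)$ and $\alpha_2t_2-\alpha_3t_3=i\bar Ct_1(t_2-t_3)$, so $L_2-L_3=-i\bar C(t_2-t_3)(z-t_1w)=\lambda_1K_1$; cyclic permutation gives \eqref{eq:K}. From $1+i\lambda_j=2t_{j+1}/(t_{j+1}+t_{j+2})$ and $1-i\lambda_j=2t_{j+2}/(t_{j+1}+t_{j+2})$ we see that $\prod(1+i\lambda_j)$ and $\prod(1-i\lambda_j)$ both equal the right side of \eqref{eq:sigma2}. Their difference is $2i(\Lambda-\lambda_1\lambda_2\lambda_3)$, which gives \eqref{eq:tan}, and their mean is the left side of \eqref{eq:sigma2}. Formula \eqref{eq:indep} follows from \eqref{eq:L}, all $\alpha_j$ being nonzero.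
\end{proof}

Thus on the plane \eqref{eq:linear} a generic system reads $\dot L_j=\lambda_j^{-1}L_j(L_{j+1}-L_{j+2})$, and $\sum\lambda_jK_j=0$ by \eqref{eq:K}. Relation \eqref{eq:tan} expresses that the rotation frequency at the origin is normalized to $1$; it will make every Stirling prefactor equal to $2\pi/s$. Figure~\ref{fig:regions} shows the three generic configurations that we shall meet.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]
\fill[gray!15] (0,0)--(3,0)--(1.5,2.6)--cycle;
\draw (-0.4,0)--(3.4,0) (-0.23,-0.4)--(1.73,3) (3.23,-0.4)--(1.27,3);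
\draw (1.5,0.87) circle (0.3) (1.5,0.87) circle (0.6);
\fill (1.5,0.87) circle (0.05);
\node at (1.5,-0.9) {(a)};
\begin{scope}[xshift=5cm]
\fill[gray!15] (0.6,0.6) rectangle (3,3);
\draw (0.6,-0.4)--(0.6,3) (-0.4,0.6)--(3,0.6) (-0.3,0.9)--(0.9,-0.3) node[right] {\small $L_1=0$};
\draw (1.7,1.7) circle (0.3) (1.7,1.7) circle (0.6);
\fill (1.7,1.7) circle (0.05);
\node at (1.5,-0.9) {(b)};
\end{scope}
\begin{scope}[xshift=9.8cm]
\fill[gray!15] (1.2,-0.4) rectangle (3.6,3);
\draw (1.2,-0.4)--(1.2,3) node[left] {\small $L_1=0$};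
\draw (2.4,1.3) circle (0.3) (2.4,1.3) circle (0.6);
\fill (2.4,1.3) circle (0.05);
\draw[dotted] (0,0.4)--(3.6,0.4); \draw[dashed] (0,0.4)--(3.3,2.8);
\draw (0.8,0.4) arc (0:36:0.8); \node at (0.98,0.7) {\small $\varphi$};
\draw[fill=white] (0,0.4) circle (0.06) node[below] {\small $L_2=0$};
\node at (1.8,-0.9) {(c)};
\end{scope}
\end{tikzpicture}
\caption{The period annulus (shaded, periodic orbits schematic, center marked by a dot) when the invariant lines are in general position. With three real lines it is (a) the triangle they bound or (b) a quadrant bounded by two of them. With one real line $L_1=0$ and two complex conjugate lines it is (c) a half-plane; the complex lines meet in a real point outside it, and $\varphi$ is the angle under which a point of the half-plane is seen from there.}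
\label{fig:regions}
\end{figure}

\section{Three real lines in general position}\label{sec:generic}

\begin{proposition}\label{prop:generic}
Let $X$ be generic of type \emph{(R)}. Then $\mathcal P=G\setminus\{0\}$, the normalized energy takes all values in $(0,\infty)$ on $\mathcal P$, the formula of Theorem~\ref{thm:strong}\emph{(R)} holds for all $h>0$, and $T(h)\to\infty$ as $h\to\infty$. Moreover
\begin{equation}\label{eq:16}
r_1+r_2+r_3+r_4-2r_{\min}=16|C|^2 .
\end{equation}
\end{proposition}

\subsection*{Signs of the exponents}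
With $t_j=e^{2i\gamma_j}$ we have $\lambda_j=\tan(\gamma_{j+1}-\gamma_{j+2})$, a nonzero real number. It is convenient to count the line at infinity as a fourth line: put $L_4=1$ and $\lambda_4=-\Lambda$. By \eqref{eq:linear} and \eqref{eq:tan},
\begin{equation}\label{eq:four}
\sum_{j=1}^4\lambda_j=0,\qquad\sum_{j=1}^4\lambda_jL_j=0,\qquad\prod_{j=1}^4\lambda_j=-\Lambda^2<0 .
\end{equation}
So one or three of the $\lambda_j$ are negative. Interchanging the labels $2$ and $3$ replaces $(\lambda_1,\lambda_2,\lambda_3)$ by $(-\lambda_1,-\lambda_3,-\lambda_2)$ and $\lambda_4$ by $-\lambda_4$. We may therefore assume that exactly one exponent $\lambda_n$ is negative, and after a cyclic relabeling that $n=4$ or $n=1$. Relabeling changes neither $E$ nor the multiset of the $r_j$. Put $c=|\lambda_n|$; it is the sum of the other three exponents, hence the largest of the four moduli.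

\subsection*{Hamiltonian form}
By \eqref{eq:indep}, $L_2,L_3$ are affine coordinates on $\mathbb R^2$. On $G$ let $u=\log L_2$, $v=\log L_3$ and $H=-\sum_{j\le3}\lambda_j\log L_j$, where $L_1=(\Lambda-\lambda_2e^u-\lambda_3e^v)/\lambda_1$. Then $H_u=\lambda_2(L_2-L_1)/L_1$ and $H_v=\lambda_3(L_3-L_1)/L_1$, and \eqref{eq:K} gives
\[
\dot u=K_2=\frac{L_1}{\lambda_2\lambda_3}H_v,\qquad\dot v=K_3=-\frac{L_1}{\lambda_2\lambda_3}H_u .
\]
So $\iota_X\omega=dH$ for
\begin{equation}\label{eq:omega}
\omega=\lambda_2\lambda_3\,\frac{du\wedge dv}{L_1}=\lambda_2\lambda_3\,\frac{dL_2\wedge dL_3}\Pi,\qquad\lambda_2\lambda_3>0 .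
\end{equation}
At the origin all $L_j$ equal $1$, so $H=0$ and $dH=0$ there.

\subsection*{A chart in which $H$ is convex}
The negative exponent may spoil convexity in the affine coordinates, so we divide by the corresponding line. For $j\neq n$ put $\xi_j=\lambda_jL_j/(cL_n)$. By \eqref{eq:four} the three $\xi_j$ have sum $1$, and they are positive on $G$. Inserting $L_j=cL_n\xi_j/\lambda_j$ in $H=-\sum_{j\le4}\lambda_j\log L_j$, the terms in $\log L_n$ cancel and
\begin{equation}\label{eq:Hxi}
H=-\sum_{j\neq n}\lambda_j\log\frac{c\,\xi_j}{\lambda_j},\qquad e^{-sH}=\frac{c^{cs}}{\prod_{j\ne n}\lambda_j^{\lambda_js}}\prod_{j\neq n}\xi_j^{\lambda_js} .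
\end{equation}
Let $\Delta$ be the open triangle $\{\xi_j>0,\ \sum_{j\ne n}\xi_j=1\}$, with coordinates $\xi_2,\xi_3$. The map $G\to\Delta$ is a diffeomorphism:
\begin{itemize}
\item[(a)] If $n=4$, the map is affine and $G$ is exactly the set where $\xi_1,\xi_2,\xi_3>0$. By \eqref{eq:omega} and $c=\Lambda=\lambda_1\lambda_2\lambda_3$,
\[
\omega=\frac{\lambda_1\lambda_2\lambda_3}c\,\frac{d\xi_2\wedge d\xi_3}{\xi_1\xi_2\xi_3}=\frac{d\xi_2\wedge d\xi_3}{\xi_1\xi_2\xi_3}.
\]
\item[(b)] If $n=1$, then $cL_1=\lambda_2L_2+\lambda_3L_3+\lambda_4$, so $G$ is the quadrant $L_2,L_3>0$, and the inverse map is $L_j=\lambda_4\xi_j/(\lambda_j\xi_4)$, $j=2,3$. Up to constants $u=\log(\xi_2/\xi_4)$, $v=\log(\xi_3/\xi_4)$ with $\xi_4=1-\xi_2-\xi_3$, and the Jacobian is $(\xi_2^{-1}+\xi_4^{-1})(\xi_3^{-1}+\xi_4^{-1})-\xi_4^{-2}=(\xi_2\xi_3\xi_4)^{-1}$. With $1/L_1=c\xi_4/\lambda_4$ and $\lambda_4=c\lambda_2\lambda_3$, which is \eqref{eq:tan},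
\[
\omega=\frac{c\lambda_2\lambda_3}{\lambda_4}\,\frac{d\xi_2\wedge d\xi_3}{\xi_2\xi_3}=\frac{d\xi_2\wedge d\xi_3}{\xi_2\xi_3}.
\]
\end{itemize}
On $\Delta$ the Hessian of $H$ is $\sum_{j\neq n}\lambda_j\,d\xi_j^2/\xi_j^2$, which is positive definite, and $H\to\infty$ at $\partial\Delta$. Its critical point, the origin, is therefore its minimum, with value $0$. By Lemma~\ref{lem:convex}, $G\setminus\{0\}$ is filled with periodic orbits, so $G\setminus\{0\}\subset\mathcal P$, and equality holds by Lemma~\ref{lem:lines}(iv).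

\subsection*{The Laplace transform}
Let $T_H$ be the period as a function of the value of $H$. Recall Dirichlet's integral: for $y_1,y_2,y_3>0$, the integral of $\eta_1^{y_1-1}\eta_2^{y_2-1}\eta_3^{y_3-1}$ over the triangle $\eta_j>0$, $\sum\eta_j=1$, with respect to $d\eta_1\,d\eta_2$, is $\Gamma(y_1)\Gamma(y_2)\Gamma(y_3)/\Gamma(y_1+y_2+y_3)$. By Lemma~\ref{lem:convex} and \eqref{eq:Hxi}, $\hat T_H(s)$ is $c^{cs}/\prod_{j\neq n}\lambda_j^{\lambda_js}$ times
\[
\text{(a)}\ \ \frac{\Gamma(\lambda_1s)\Gamma(\lambda_2s)\Gamma(\lambda_3s)}{\Gamma(cs)},\qquad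
\text{(b)}\ \ \frac{\Gamma(\lambda_2s)\Gamma(\lambda_3s)\Gamma(\lambda_4s+1)}{\Gamma(cs+1)}=\frac{\lambda_4}c\,\frac{\Gamma(\lambda_2s)\Gamma(\lambda_3s)\Gamma(\lambda_4s)}{\Gamma(cs)} .
\]
Apply \eqref{eq:package} with three terms. The prefactor is $\frac{2\pi}s\sqrt{c/\lambda_1\lambda_2\lambda_3}=\frac{2\pi}s$ in case (a), and $\frac{2\pi}s\frac{\lambda_4}c\sqrt{c/\lambda_2\lambda_3\lambda_4}=\frac{2\pi}s$ in case (b), because $\lambda_2\lambda_3=\lambda_4/c$. In both cases
\begin{equation}\label{eq:LapH}
s\,\hat T_H(s)=2\pi\exp\Bigl(\sum_{j\neq n}\mu(\lambda_js)-\mu(|\lambda_n|s)\Bigr).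
\end{equation}

\subsection*{Passing to the normalized energy}
The function $H$ degenerates when the lines do, while $E$ does not; so we rewrite \eqref{eq:LapH} in terms of $E$. By \eqref{eq:omega}, \eqref{eq:indep}, $dz\wedge dw=-2i\,dx\wedge dy$ and $\lambda_j\alpha_j=\bar C(t_{j+1}-t_{j+2})$,
\[
\omega=\pm\varkappa\,\frac{dx\wedge dy}\Pi,\qquad\varkappa=2|C|^2\,|t_1-t_2|\,|t_2-t_3|\,|t_3-t_1| .
\]
Comparing with \eqref{eq:dE}, $dH=\pm\varkappa\,dE$, so $H=\varkappa E$, both functions vanishing at $0$ and being positive nearby. Let $T(h)=T_H(\varkappa h)$; then $s\hat T(s)=(s/\varkappa)\hat T_H(s/\varkappa)$. By \eqref{eq:lambda}, $\varkappa/|\lambda_j|=r_j$ for $j\le3$, and by \eqref{eq:tan} also $\varkappa/|\lambda_4|=\varkappa/|\lambda_1\lambda_2\lambda_3|=r_4$. The largest modulus $|\lambda_n|$ corresponds to $r_{\min}$. By \eqref{eq:mu}, $\mu(s/r_j)$ is the transform of $p(r_jh)/h$, so \eqref{eq:LapH} becomes $\hat T(s)=\frac{2\pi}se^{\hat D(s)}$ with $D$ as in Theorem~\ref{thm:strong}.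

\subsection*{Positivity of $D$}
We prove it for arbitrary numbers $r_j\ge0$, not all zero, as needed in the next section. First,
\begin{equation}\label{eq:Dq}
D(h)=\sum_{j=1}^4r_jq(r_jh)-2r_{\min}q(r_{\min}h)
\end{equation}
is continuous and bounded on $[0,\infty)$ by Lemma~\ref{lem:p}(i). Order the $r_j$ as $r_{(1)}\ge r_{(2)}\ge r_{(3)}\ge r_{(4)}=r_{\min}$. The only negative term belongs to the smallest $r_j$, so a single positive term absorbs it, by the monotonicity of $p$:
\begin{equation}\label{eq:Dpos}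
D(h)=\frac{p(r_{(1)}h)+p(r_{(2)}h)}h+\frac{p(r_{(3)}h)-p(r_{(4)}h)}h\ge\frac{p(r_{(1)}h)}h>0\qquad(h>0).
\end{equation}
Lemma~\ref{lem:exp}(ii) with $g=2\pi$ gives $T(h)=2\pi(1+\int_0^hk)$, so $T'=2\pi k\ge2\pi D>0$ on $(0,\infty)$. Since $p\to\frac12$, \eqref{eq:Dpos} gives $D(h)\ge1/(4h)$ for large $h$, and $T(h)\to\infty$.

It remains to prove \eqref{eq:16}. Its left side is nonnegative and equals $\varkappa\sum_{j\le4}1/\lambda_j$. By \eqref{eq:tan}, $\sum_{j\le4}1/\lambda_j=(\lambda_1\lambda_2+\lambda_2\lambda_3+\lambda_3\lambda_1-1)/\Lambda$, whose modulus is $8/\prod_{i<j}|t_i-t_j|$ by \eqref{eq:sigma2}, \eqref{eq:tan} and \eqref{eq:lambda}. Multiplying by $\varkappa$ gives $16|C|^2$, and Proposition~\ref{prop:generic} is proved.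

\begin{remark}
By \eqref{eq:Dq} and \eqref{eq:16}, $k(0)=D(0)=\frac43|C|^2$. Since $E\sim\frac12\rho^2$, this agrees with the expansion \eqref{eq:local}.
\end{remark}

\begin{example}
Let $A=0$. The roots are the three cube roots of $-C/\bar C$, so $|t_i-t_j|=\sqrt3$ and $|t_i+t_j|=1$ for $i\ne j$. Then $r_1=r_2=r_3=6|C|^2$ and $r_4=2|C|^2$; the minimum is $r_4$, so this is case (a), and $D(h)=\frac1h\bigl[3p(6|C|^2h)-p(2|C|^2h)\bigr]$.
\end{example}

\section{Coinciding lines and lines at infinity}\label{sec:degenerate}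

When $X$ is of type (R) but not generic, some $\lambda_j$ are zero or infinite and the first integral changes its form. Instead of treating each degeneration separately we pass to the limit in the formula of Theorem~\ref{thm:strong}(R), whose ingredients $E$ and $r_j$ depend continuously on the roots.

\begin{proposition}\label{prop:degenerate}
Let $X_0$ be of type \emph{(R)} and not generic, with period annulus $\mathcal P_0$ and normalized energy $E_0$. Then $E_0>0$ and $dE_0\neq0$ on $\mathcal P_0$, $D>0$ on $(0,\infty)$, and the period of the orbit through $z_*\in\mathcal P_0$ is $\Theta(E_0(z_*))$, where $\Theta(h)=2\pi(1+\int_0^hk)$ and $D,k$ are as in Theorem~\ref{thm:strong}.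
\end{proposition}

\begin{proof}
\emph{Approximation.} Let $X_0$ have parameters $(A_0,C_0)$ and roots $t^0=(t_1^0,t_2^0,t_3^0)$ in the torus $(S^1)^3$. The nongeneric triples lie on the finitely many surfaces $t_i=\pm t_j$, so there are generic $t^n\to t^0$ in $(S^1)^3$. Since $C_0/\bar C_0=-e_3(t^0)$, we can choose $C_n\to C_0$ with $|C_n|=|C_0|$ and $C_n/\bar C_n=-e_3(t^n)$. Put $A_n=-\bar C_ne_1(t^n)\to A_0$. On the torus $\overline{e_1}=e_2/e_3$, so $\bar A_n=-C_ne_2/e_3=\bar C_ne_2(t^n)$. By \eqref{eq:vieta} the $t_j^n$ are the roots of the cubic of the system $X_n$ with parameters $(A_n,C_n)$, and $X_n$ is generic of type (R). We mark its objects with the index $n$. The coefficients of $X_n$ and $L_j^n$ and the numbers $r_j^n$ converge to those of $X_0$.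

\emph{Kernels.} Identity \eqref{eq:16} passes to the limit, so the $r_j$ of $X_0$ are not all zero and \eqref{eq:Dpos} holds for $X_0$. By \eqref{eq:Dq}, with $q$ continuous and bounded, $D_n\to D$ locally uniformly with a common bound. By Lemma~\ref{lem:exp}(iii), $\Theta_n=2\pi(1+\int_0^hk_n)$ converges to $\Theta$ locally uniformly on $[0,\infty)$.

\emph{Energies.} Fix $z_*\in\mathcal P_0$. All $L_j^0$ are positive at $0$ and at $z_*$, hence on the segment $[0,z_*]$. So on a convex neighborhood of this segment the $L_j^n$ are bounded below by a common positive constant for large $n$. There the forms $dE_n$, given by \eqref{eq:dE}, converge uniformly to $dE_0$; integrating along segments from $0$, we get $E_n\to E_0$ in $C^1$ near $z_*$. Also $z_*\in G_n\setminus\{0\}=\mathcal P_n$ for large $n$, by Proposition~\ref{prop:generic}. In particular $E_0(z_*)=\lim E_n(z_*)\ge0$. As $\mathcal P_0$ contains no equilibrium, $dE_0\neq0$ on $\mathcal P_0$; a zero of $E_0\ge0$ in the open set $\mathcal P_0$ would be a critical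 point, so $E_0>0$ on $\mathcal P_0$.

\emph{Periods.} Let $z^n(t)$ be the solution of $X_n$ with $z^n(0)=z_*$ and $T_n$ its minimal period, $n\ge0$. By continuous dependence on parameters, $z^n\to z^0$ uniformly on $[0,2T_0]$. We claim that $T_n\to T_0$. Let $f(z)=\langle z-z_*,X_0(z_*)\rangle$, let $U$ be a small disc centered at $z_*$, and let $S=U\cap\{f=0\}$. The kernel of $dE_0(z_*)\ne0$ is spanned by $X_0(z_*)$, which is orthogonal to $S$, so the derivative of $E_0$ along $S$ is nonzero at $z_*$. Hence, if $U$ is small, then for $n=0$ and all large $n$ we have $X_nf>0$ on $U$ and $E_n|_S$ is injective. Let $\varepsilon\in(0,T_0/2)$ be so small that $z^0$ maps $[0,\varepsilon]$ and $[T_0-\varepsilon,T_0+\varepsilon]$ into $U$; the same holds for $z^n$ with $n$ large.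

For the upper bound, $f(z^0(T_0-\varepsilon))<0<f(z^0(T_0+\varepsilon))$, so for large $n$ the solution $z^n$ meets $S$ at a time in $(T_0-\varepsilon,T_0+\varepsilon)$. The meeting point has the same value of $E_n$ as $z_*$, so it is $z_*$, and $T_n<T_0+\varepsilon$. For the lower bound, $f(z^n(t))$ increases strictly from $0$ on $[0,\varepsilon]$, so $z^n$ does not return to $z_*$ in $(0,\varepsilon]$. On $[\varepsilon,T_0-\varepsilon]$ the solution $z^0$ stays at positive distance from $z_*$, and so does $z^n$ for large $n$. Hence $T_n>T_0-\varepsilon$.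

By Proposition~\ref{prop:generic}, $T_0=\lim T_n=\lim\Theta_n(E_n(z_*))=\Theta(E_0(z_*))$.
\end{proof}

\begin{example}
The predator--prey systems are nongeneric. By \eqref{eq:ppAC}, $P(t)=(t^2-1)(\bar Ct-C)$ has the roots $1,-1,C/\bar C$, with lines $L_1=1+\sqrt{a_2}\,x$, $L_2=1+\sqrt{a_1}\,y$, $L_3=1$. Here $r_1=4|C-\bar C|^2=a_2$, $r_2=4|C+\bar C|^2=a_1$, $r_3=r_4=0$, so $D(h)=\frac1h[p(a_1h)+p(a_2h)]$. This matches \eqref{eq:ppD}, since the Hamiltonian in \eqref{eq:pp} equals $a_1a_2E$.
\end{example}

\section{A pair of complex lines}\label{sec:complex}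

Let $X$ be of type (I). The plan is to separate variables, to apply Binet's formula to one factor of the Laplace transform, and to recognize what remains as the transform of the period of a simpler system.

\subsection*{The exponents}
Since $\frac{t_2-t_3}{t_2+t_3}=\frac{|\tau|^2-1}{|\tau|^2+1}$, we have $\lambda_1=ia$ with
\[
a=\frac{1-|\tau|^2}{1+|\tau|^2}\in(0,1).
\]
Put $\beta=\frac{t_3-t_1}{t_3+t_1}\neq1$. Then $\lambda_2=-i\beta$, and $\bar\beta=\frac{t_2^{-1}-t_1^{-1}}{t_2^{-1}+t_1^{-1}}=\frac{t_1-t_2}{t_1+t_2}$ gives $\lambda_3=-i\bar\beta$. Let $b=\operatorname{Re}\beta=(|t_3|^2-1)/|t_3+t_1|^2>0$. Relation \eqref{eq:tan} reads $i(a-2b)=-ia|\beta|^2$, so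
\begin{equation}\label{eq:abd}
d:=2b-a=a|\beta|^2>0,\qquad b=\tfrac12(a+d),\qquad\Lambda=-id .
\end{equation}
Write $\beta=|\beta|e^{i\theta}=b(1+i\nu)$ with $|\theta|<\frac\pi2$, $\nu=\tan\theta$, so that $|\beta|=b\sec\theta$.

\subsection*{Separation of variables}
By \eqref{eq:linear} and $L_3=\overline{L_2}$,
\begin{equation}\label{eq:ReL}
2\operatorname{Re}(\beta L_2)=aL_1+d .
\end{equation}
By \eqref{eq:indep} the linear parts of $L_2$ and $\overline{L_2}$ are independent, so $\operatorname{Re}(\beta L_2)$ and $\operatorname{Im}(\beta L_2)$ are real affine coordinates on $\mathbb R^2$, in which $\{L_1>0\}$ is the half-plane $\operatorname{Re}(\beta L_2)>d/2$. The first integral $\sum\lambda_j\log L_j$ involves $\log L_1$, $\log|L_2|$ and $\arg L_2$, and by \eqref{eq:ReL} the modulus is determined by $L_1$ and $\varphi=\arg(\beta L_2)$. So we take on $\{L_1>0\}$ the coordinates $(\xi,\varphi)\in(0,\infty)\times(-\frac\pi2,\frac\pi2)$ defined by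
\[
\xi=\frac adL_1,\qquad\beta L_2=\frac d2(1+\xi)(1+i\tan\varphi);
\]
see Figure~\ref{fig:regions}(c). The origin is $\xi=a/d$, $\varphi=\theta$. By \eqref{eq:K}, $K_1=\frac2a\operatorname{Im}L_2$, where
\[
\operatorname{Im}L_2=\frac{d(1+\xi)}{2|\beta|}\operatorname{Im}\bigl(e^{-i\theta}(1+i\tan\varphi)\bigr)=\frac{d(1+\xi)}{2|\beta|}\cos\theta\,(\tan\varphi-\nu),
\]
and $K_2=\frac i\beta(\overline{L_2}-L_1)$, so that $\operatorname{Im}K_2=|\beta|^{-2}\bigl(\operatorname{Re}(\beta L_2)-bL_1\bigr)$. Using $\dot\xi=\xi K_1$, $\dot\varphi=\operatorname{Im}K_2$ and $d=a|\beta|^2$, we obtain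
\[
\dot\xi=b\,\xi(1+\xi)(\tan\varphi-\nu),\qquad\dot\varphi=\tfrac a2(1+\xi)-b\xi=\tfrac12(a-d\xi).
\]
Define
\[
V(\xi)=(a+d)\log(1+\xi)-a\log\xi-\log\frac{(a+d)^{a+d}}{a^ad^d},\qquad W(\varphi)=\log\frac{\cos\theta}{\cos\varphi}-\nu(\varphi-\theta).
\]
Then $V'=\frac{d\xi-a}{\xi(1+\xi)}$, $W'=\tan\varphi-\nu$, and $V(a/d)=W(\theta)=0$ are the minima. So $X$ is Hamiltonian for
\[
E=V(\xi)+2bW(\varphi)\quad\text{with respect to}\quad\omega=\frac{2\,d\xi\wedge d\varphi}{\xi(1+\xi)} .
\]
In the chart $(\log\xi,\varphi)$ the function $E$ is strictly convex and proper: $dV/d\log\xi=\frac{d\xi-a}{1+\xi}$ increases strictly from $-a<0$ to $d>0$, while $W''=\sec^2\varphi>0$ and $W\to\infty$ at $\pm\frac\pi2$. By Lemmas~\ref{lem:convex} and~\ref{lem:lines}(iv), $\mathcal P=\{L_1>0\}\setminus\{0\}$, the value $h$ of $E$ runs through $(0,\infty)$, and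
\begin{equation}\label{eq:ZJ}
\hat T(s)=2Z(s)J(s),\qquad Z(s)=\int_0^\infty\frac{e^{-sV(\xi)}\,d\xi}{\xi(1+\xi)},\qquad J(s)=\int_{-\pi/2}^{\pi/2}e^{-2bsW(\varphi)}\,d\varphi .
\end{equation}

\subsection*{The real factor}
The Beta integral $\int_0^\infty\eta^{y_1-1}(1+\eta)^{-y_1-y_2}\,d\eta=\Gamma(y_1)\Gamma(y_2)/\Gamma(y_1+y_2)$ and \eqref{eq:package} give
\[
Z(s)=\frac{(a+d)^{(a+d)s}}{a^{as}d^{ds}}\,\frac{\Gamma(as)\Gamma(ds+1)}{\Gamma(2bs+1)}=\frac d{2b}\sqrt{\frac{2\pi}s\cdot\frac{2b}{ad}}\;e^{\mu(as)+\mu(ds)-\mu(2bs)}=\sqrt{\frac da}\sqrt{\frac\pi{bs}}\;e^{\mu(as)+\mu(ds)-\mu(2bs)} .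
\]
The factor $J$ carries the complex exponents $\beta,\bar\beta$, to which \eqref{eq:binet}, a formula for positive arguments, does not apply. We keep $J$ as it is and simplify its partner, replacing the pair $(a,d)$ by the symmetric pair $(b,b)$ with the same sum. For $a=d=b$ the potential $V$ is $2b\log\cosh u$ with $\xi=e^{2u}$, so we compare $Z$ with
\[
Y(s)=\int_{\mathbb R}(\cosh u)^{-2bs}\,du=\frac{4^{bs}}2\int_0^\infty\frac{\xi^{bs-1}\,d\xi}{(1+\xi)^{2bs}}=\frac{4^{bs}}2\,\frac{\Gamma(bs)^2}{\Gamma(2bs)}=\sqrt{\frac\pi{bs}}\;e^{2\mu(bs)-\mu(2bs)} .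
\]
Since $\sqrt{d/a}=|\beta|=b\sec\theta$,
\begin{equation}\label{eq:ZY}
Z(s)=b\sec\theta\;Y(s)\,e^{\hat D(s)},\qquad D(h)=\frac1h\bigl[p(h/a)+p(h/d)-2p(h/b)\bigr].
\end{equation}
This $D$ is continuous and bounded on $[0,\infty)$ by Lemma~\ref{lem:p}(i). As $b$ is the midpoint of $a$ and $d$, Lemma~\ref{lem:p}(ii) gives $D\ge0$, and $D>0$ on $(0,\infty)$ if $a\neq d$. Let $k$ be the corresponding function of Lemma~\ref{lem:exp}.

\subsection*{The model system}
The product $YJ$ is again an integral of the type in Lemma~\ref{lem:convex}. Consider on $\mathbb R\times(-\frac\pi2,\frac\pi2)$ the system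
\begin{equation}\label{eq:model}
\dot u=\tan\varphi-\nu,\qquad\dot\varphi=-\tanh u,
\end{equation}
which is Hamiltonian with respect to $du\wedge d\varphi$ for the strictly convex proper function $\log\cosh u+W(\varphi)$. Let $\mathcal T_\nu(\eta)$ be its period at energy $\eta>0$. The next section proves:

\begin{proposition}\label{prop:model}
$\mathcal T_\nu$ extends to a $C^1$ function on $[0,\infty)$ with $\mathcal T_\nu(0)=2\pi\cos\theta$ and $\mathcal T_\nu(\eta)\to2\pi$ as $\eta\to\infty$. Moreover $\mathcal T_0\equiv2\pi$, and $\mathcal T_\nu'>0$ on $(0,\infty)$ if $\nu\neq0$.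
\end{proposition}

Put $g(h)=\mathcal T_\nu(h/2b)$. By Lemma~\ref{lem:convex}, $Y(s)J(s)=\hat{\mathcal T}_\nu(2bs)=\hat g(s)/2b$, so \eqref{eq:ZJ} and \eqref{eq:ZY} give $\hat T=\sec\theta\,e^{\hat D}\hat g$, and by Lemma~\ref{lem:exp}(ii)
\begin{equation}\label{eq:TI}
T(h)=\sec\theta\Bigl[g(h)+\int_0^hk(\eta)\,g(h-\eta)\,d\eta\Bigr].
\end{equation}

\begin{proposition}\label{prop:complex}
In case \emph{(I)}, $T'(h)>0$ for all $h>0$, $T(0^+)=2\pi$, and $T(h)\to2\pi/a$ as $h\to\infty$.
\end{proposition}

\begin{proof}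
As $g$ is $C^1$ on $[0,\infty)$ and $k$ is continuous, \eqref{eq:TI} can be differentiated:
\[
T'(h)=\sec\theta\Bigl[g'(h)+k(h)g(0)+\int_0^hk(\eta)\,g'(h-\eta)\,d\eta\Bigr],
\]
and all three terms are nonnegative. If $\nu\neq0$, the first is positive. If $\nu=0$, then $\beta=b\neq1$ is real and positive, so $d=a\beta^2\neq a$, hence $k\ge D>0$ on $(0,\infty)$ and the second term is positive. Next, $T(0^+)=\sec\theta\,g(0)=2\pi$. From $\Gamma(x)\sim1/x$ and \eqref{eq:binet}, $\mu(x)=-\frac12\log(2\pi x)+o(1)$ as $x\to0^+$, so by monotone convergence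
\[
1+\int_0^\infty k=\lim_{s\to0^+}e^{\mu(as)+\mu(ds)-2\mu(bs)}=\frac b{\sqrt{ad}}<\infty .
\]
Since $0<g\le2\pi$, $g\to2\pi$ and $k$ is integrable, dominated convergence in \eqref{eq:TI} gives the limit $2\pi\sec\theta\cdot b/\sqrt{ad}=2\pi|\beta|/(a|\beta|)=2\pi/a$.
\end{proof}

\begin{remark}
Each of the two sources of growth can fail, though not both. If $t_3/t_1$ is real, then $\nu=0$ and $g$ is constant. If $t_3/t_1$ is purely imaginary, then $|\beta|=1$, $a=d$, $k\equiv0$ and $T=\sec\theta\;g$, so that everything rests on Proposition~\ref{prop:model}. Both situations occur: given $|t_1|=1$ and $0<|\tau|<1$, we have $|e_3|=1$ and $\overline{e_1}=e_2/e_3$, so any $C$ with $C/\bar C=-e_3$, together with $A=-\bar Ce_1$, satisfies \eqref{eq:vieta}.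
\end{remark}

\section{The period of the model system}\label{sec:model}

We prove Proposition~\ref{prop:model}. The substitution $(u,\varphi)\mapsto(-u,-\varphi)$ carries \eqref{eq:model} and its energy to those for $-\nu$, so $\mathcal T_\nu=\mathcal T_{-\nu}$ and we may assume $\nu\ge0$, $0\le\theta<\frac\pi2$.

\subsection*{A formula for the period}
For $\nu=0$ the potential $W$ is $-\log\cos\varphi$, and we shall see that this case is isochronous. So we compare $W$ with this potential: define $\varphi=\Phi(\psi)$ for $|\psi|<\frac\pi2$ by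
\[
W(\Phi(\psi))=-\log\cos\psi,\qquad\operatorname{sgn}(\Phi(\psi)-\theta)=\operatorname{sgn}\psi .
\]
Write $W(\varphi)=(\varphi-\theta)^2W_1(\varphi)$ with $W_1$ analytic and positive. The signed square root $R=(\varphi-\theta)\sqrt{W_1}$ is analytic, $2RR'=W'\neq0$ for $\varphi\ne\theta$, $R'(\theta)^2=\frac12W''(\theta)=\frac12\sec^2\theta$, and $R\to\pm\infty$ at $\pm\frac\pi2$; so $R$ is an increasing analytic diffeomorphism onto $\mathbb R$. The same holds for $-\log\cos\psi$, which is the case $\theta=0$. Hence $\Phi$ is an increasing analytic diffeomorphism of $(-\frac\pi2,\frac\pi2)$ onto itself, with $\Phi'(0)=\cos\theta$.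

On the orbit of energy $\eta$ we have $\cosh u=e^\eta\cos\psi$, so $|\dot\varphi|=\tanh|u|=\sqrt{1-e^{-2\eta}\sec^2\psi}$, and $\psi$ runs once in each direction through the interval where $\sin^2\psi\le1-e^{-2\eta}$. Substitute $\sin\psi=\sqrt{1-e^{-2\eta}}\,\sin\chi$, $|\chi|\le\frac\pi2$. Then $|\dot\varphi|=\sqrt{1-e^{-2\eta}}\,\cos\chi/\cos\psi=d\psi/d\chi$, and
\begin{equation}\label{eq:Tnu}
\mathcal T_\nu(\eta)=2\int\frac{\Phi'(\psi)\,d\psi}{|\dot\varphi|}=2\int_{-\pi/2}^{\pi/2}\Phi'(\psi)\,d\chi=4\int_0^{\pi/2}\kappa(\psi)\,d\chi,\qquad\kappa(\psi)=\frac{\Phi'(\psi)+\Phi'(-\psi)}2 .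
\end{equation}
If $\nu=0$, then $\Phi$ is the identity and $\mathcal T_0\equiv2\pi$. In general $\kappa$ is even and analytic, so $\kappa(\psi)=\tilde\kappa(\sin^2\psi)$ with $\tilde\kappa$ analytic on $[0,1)$, and $\mathcal T_\nu(\eta)=4\int_0^{\pi/2}\tilde\kappa\bigl((1-e^{-2\eta})\sin^2\chi\bigr)d\chi$. Thus $\mathcal T_\nu$ is $C^1$ on $[0,\infty)$, $\mathcal T_\nu(0)=2\pi\cos\theta$, and
\[
\mathcal T_\nu'(\eta)=8e^{-2\eta}\int_0^{\pi/2}\tilde\kappa'\bigl((1-e^{-2\eta})\sin^2\chi\bigr)\sin^2\chi\,d\chi .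
\]
Suppose that $\kappa'>0$ on $(0,\frac\pi2)$. Then $\tilde\kappa'>0$ on $(0,1)$ and $\mathcal T_\nu'>0$ on $(0,\infty)$. Moreover $\psi\uparrow\chi$ as $\eta\to\infty$, so monotone convergence in \eqref{eq:Tnu} gives $\mathcal T_\nu(\eta)\to4\int_0^{\pi/2}\kappa(\chi)\,d\chi=2\int_{-\pi/2}^{\pi/2}\Phi'=2\pi$. Proposition~\ref{prop:model} therefore follows from the next lemma.

\begin{lemma}\label{lem:kappa}
If $\nu>0$, then $\kappa'>0$ on $(0,\frac\pi2)$.
\end{lemma}

\begin{proof}
The function $\Phi$ is given implicitly, but $\Phi'$ satisfies a first-order differential equation, because $W''$ is a polynomial in $W'$: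
\[
W''=1+(\nu+W')^2=\sec^2\theta+2\nu W'+W'^2 .
\]
Differentiating the definition of $\Phi$ gives $W'(\Phi)\Phi'=\tan\psi$ and $W''(\Phi)\Phi'^2+W'(\Phi)\Phi''=\sec^2\psi$. Inserting $W'(\Phi)=\tan\psi/\Phi'$, we get for $\psi\neq0$
\[
\sec^2\theta\,\Phi'^2+2\nu\,\Phi'\tan\psi+\frac{\Phi''}{\Phi'}\tan\psi=1 .
\]
With $F=\Phi'/\cos\theta>0$, $F(0)=1$, and $\epsilon=\sin\theta\in(0,1)$ this reads
\[
F'=F(1-F^2)\cot\psi-2\epsilon F^2 .
\]
Only the even part of $F$ enters $\kappa$, but the equation couples it to the odd part. For $0\le\psi<\frac\pi2$ put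
\[
\sigma(\psi)=\tfrac12\bigl(F(\psi)+F(-\psi)\bigr),\qquad\delta(\psi)=\tfrac12\bigl(F(-\psi)-F(\psi)\bigr).
\]
Then $\kappa=\sigma\cos\theta$, $\sigma>0$, and $\sigma^2-\delta^2=F(\psi)F(-\psi)>0$. The function $F(-\psi)=\sigma+\delta$ satisfies the same equation as $F(\psi)=\sigma-\delta$ with $-\epsilon$ in place of $\epsilon$. Adding and subtracting, with $(\sigma\pm\delta)^3=\sigma^3+3\sigma\delta^2\pm(3\sigma^2\delta+\delta^3)$, we obtain
\begin{align}
\sigma'&=\sigma\bigl[(1-\sigma^2-3\delta^2)\cot\psi+4\epsilon\delta\bigr],\label{eq:sigma}\\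
\delta'&=\delta(1-3\sigma^2-\delta^2)\cot\psi+2\epsilon(\sigma^2+\delta^2).\label{eq:delta}
\end{align}

\emph{$\delta>0$ on $(0,\frac\pi2)$.} Write $\sigma=1+\sigma_2\psi^2+\cdots$ and $\delta=\delta_1\psi+\cdots$. Letting $\psi\to0$ in \eqref{eq:delta} gives $\delta_1=-2\delta_1+2\epsilon$, so $\delta_1=\frac23\epsilon>0$. At a first zero of $\delta$ in $(0,\frac\pi2)$ we would have $\delta'\le0$, whereas \eqref{eq:delta} gives $\delta'=2\epsilon\sigma^2>0$ there.

\emph{$\sigma'>0$ on $(0,\frac\pi2)$.} Let $v=\tan\psi$ and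
\[
Q=4\epsilon\delta v+1-\sigma^2-3\delta^2,
\]
so that \eqref{eq:sigma} is $\sigma'=\sigma Q\cot\psi$. We show $Q>0$. The terms of order $\psi$ in \eqref{eq:sigma} give $2\sigma_2=-2\sigma_2-3\delta_1^2+4\epsilon\delta_1=-2\sigma_2+\frac43\epsilon^2$, so $\sigma_2=\frac13\epsilon^2$ and $Q=2\sigma_2\psi^2+\cdots>0$ for small $\psi>0$. Suppose that $Q$ has a first zero in $(0,\frac\pi2)$. There $Q'\le0$. At such a point $Q'$ is easy to compute, because $\sigma'=0$ and $\sigma$ can be eliminated: with $m=\epsilon v>0$ we have $\sigma^2=1+4m\delta-3\delta^2$, and \eqref{eq:delta} gives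
\begin{align*}
v\delta'&=\delta(-2-12m\delta+8\delta^2)+2m(1+4m\delta-2\delta^2)\\
&=2(m-\delta)+8\delta(m-\delta)^2=2(m-\delta)N,
\end{align*}
where $N=1+4\delta(m-\delta)=\sigma^2-\delta^2>0$. Since $v'=1+v^2$,
\[
vQ'=v\delta'\,(4m-6\delta)+4m\delta(1+v^2)=4(m-\delta)(2m-3\delta)N+4m\delta(1+v^2).
\]
If $(m-\delta)(2m-3\delta)\ge0$, then $Q'>0$ because $\delta>0$. Otherwise $\frac23m<\delta<m$. Then $(m-\delta)(3\delta-2m)=3(m-\delta)(\delta-\frac23m)\le3\bigl(\frac m6\bigr)^2=\frac{m^2}{12}$, further $N\le1+m^2\le1+v^2$ because $\epsilon<1$, and $m\delta>\frac23m^2$. Hence $vQ'\ge4(1+v^2)m^2\bigl(\frac23-\frac1{12}\bigr)>0$. In both cases $Q'>0$, a contradiction. So $Q>0$, $\sigma'>0$ and $\kappa'>0$ on $(0,\frac\pi2)$.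
\end{proof}

The symmetrization cannot be skipped: $F'(0)=-\delta_1<0$, so $\Phi'$ itself decreases on a right neighborhood of $0$, and the growth of the period is a second-order effect of size $\epsilon^2$.

\section{Proofs of the theorems}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
A system with $C\neq0$ is generic of type (R), nongeneric of type (R), or of type (I). In the first two cases Propositions~\ref{prop:generic} and~\ref{prop:degenerate} give all assertions for the normalized energy, with $dT/dh=2\pi k\ge2\pi D>0$. In the third case take the function $E$ of Section~\ref{sec:complex}, which is positive and has no critical point on $\mathcal P$ and vanishes at the origin; Proposition~\ref{prop:complex} applies, and $2\pi/a=2\pi\frac{1+|\tau|^2}{1-|\tau|^2}$.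
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The case $C=0$ was settled in Section~\ref{sec:intro}. Let $C\neq0$ and let $E$ be as in Theorem~\ref{thm:strong}. At each point of $\mathcal P$ the kernel of $dE\neq0$ is spanned by $X$. So along a transversal section the derivative of $E$ with respect to $\ell$ does not vanish, and $E$ is strictly monotone in $\ell$. Since $E>0$ and $E\to0$ as $\ell\to0$, it is strictly increasing. As $dT/dh>0$, the period is strictly increasing in $\ell$. In particular a center of \eqref{eq:LV} that is not isochronous has $C\neq0$, and its period function is monotone.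
\end{proof}
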